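# A renorming of $c_0$ without Čebyšev subspaces

Throughout, $\mathbb F$ is $\mathbb R$ or $\mathbb C$, and $\mathbb U=\{u\in\mathbb F:|u|=1\}$, so $\mathbb U=\{\pm1\}$ in the real case. For a set $I$, $c_0(I)$ is the space of families $x=(x_i)_{i\in I}$ such that $\{i:|x_i|>\varepsilon\}$ is finite for every $\varepsilon>0$, with the sup-norm $|x|_\infty$. Its dual is $\ell^1(I)$ with $|f|_1=\sum_i|f_i|$.

## 1. Functionals indexed by a sphere, at infinitely many scales

Fix $k\ge 1$ and let $S=S_k$ be the Euclidean unit sphere of $\mathbb F^{k+1}$. The whole proof turns on a family of functionals $\kappa_s\in\ell^1$, one for each $s\in S$. They satisfy $|\kappa_s|_1=1$ and $\kappa_{us}=u\kappa_s$ for $u\in\mathbb U$. They depend continuously on $s$ when tested on a fixed vector, and they are assembled from infinitely many "levels", the $m$-th level seeing $S$ only up to precision $r_m$, with $r_m\to0$ extremely fast. A vector $x$ then gives a function $s\mapsto\kappa_s(x)$ on the sphere. The oddness will allow us to find an $s$ with $\kappa_s=0$ on a given $k$-dimensional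 space. The levels will allow us to choose an $x$ whose function has a very sharp peak at that $s$.

**Distance up to phase.** For $s,s'\in S$ put
$$\delta(s,s')=\min_{u\in\mathbb U}|s-us'|=\sqrt{2-2|\langle s,s'\rangle|}.$$
The formula holds because $|s-us'|^2=2-2\operatorname{Re}\langle s,us'\rangle$, where $|\langle s,us'\rangle|=|\langle s,s'\rangle|$, and $u$ can be chosen so that $\langle s,us'\rangle\ge0$. Clearly $\delta$ is symmetric. It satisfies the triangle inequality, since $|s-uu's''|\le|s-us'|+|us'-uu's''|=|s-us'|+|s'-u's''|$. In the real case with $k=1$, $\delta(s,s')$ is the smaller of the distances from $s$ to $s'$ and to $-s'$.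

**Lemma 1.** *For every $r\in(0,1)$ there are a finite set $N\subset S$, functions $\psi_p:S\to\mathbb F$ $(p\in N)$ and $L<\infty$ such that*

1. *$\psi_p(us)=u\,\psi_p(s)$ for $u\in\mathbb U$, and $\sum_{p}|\psi_p(s)|=1$ for all $s\in S$;*
2. *$\sum_p|\psi_p(s)-\psi_p(s')|\le L|s-s'|$ for all $s,s'\in S$;*
3. *$\psi_p(s)\neq0$ implies $\delta(s,p)<r$. Hence, if $\delta(s,s')\ge2r$, no $p$ has both $\psi_p(s)\ne0$ and $\psi_p(s')\neq0$.*

**Proof.** Put $\rho=1-r^2/2\in(0,1)$. The sets $\{s\in S:|\langle s,p\rangle|>\rho\}$, $p\in S$, are open and cover $S$ (the one with index $p$ contains $p$). By compactness there is a finite $N\subset S$ such that every $s$ has some $p\in N$ with $|\langle s,p\rangle|>\rho$.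

Let $\Pi$ be the metric projection of $\mathbb F$ onto the disc $\{|c|\le\rho\}$ and $T(c)=c-\Pi(c)$. Projections onto closed convex sets of a Euclidean space are $1$-Lipschitz, so $T$ is $2$-Lipschitz. The disc is invariant under multiplication by $u\in\mathbb U$, so $T(uc)=uT(c)$. And $T(c)\ne0$ exactly when $|c|>\rho$. Put
$$b_p(s)=T(\langle s,p\rangle),\qquad H(s)=\sum_{p\in N}|b_p(s)|,\qquad \psi_p=b_p/H,$$
with the inner product linear in its first variable. By the choice of $N$, $H>0$ everywhere. Since $H$ is continuous on a compact set, $H\ge h$ for some $h>0$. Also $b_p(us)=ub_p(s)$ and $H(us)=H(s)$, and property 1 follows.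

For property 2, each $b_p$ is $2$-Lipschitz, hence $|H(s)-H(s')|\le\sum_p|b_p(s)-b_p(s')|\le2|N|\,|s-s'|$. From
$$\psi_p(s)-\psi_p(s')=\frac{b_p(s)-b_p(s')}{H(s)}+b_p(s')\,\frac{H(s')-H(s)}{H(s)H(s')}$$
and $\sum_p|b_p(s')|=H(s')$ we get property 2 with $L=4|N|/h$.

If $\psi_p(s)\neq0$, then $|\langle s,p\rangle|>\rho$, so $\delta(s,p)^2<2-2\rho=r^2$. If both $\psi_p(s)\ne0$ and $\psi_p(s')\ne0$, then $\delta(s,s')\le\delta(s,p)+\delta(p,s')<2r$. $\square$

**Example.** Let $\mathbb F=\mathbb R$, $k=1$, $s=(\cos\theta,\sin\theta)$, $p=(\cos\alpha,\sin\alpha)$. Then $b_p(s)=T(\cos(\theta-\alpha))$ is a bump on a short arc around $p$, minus the same bump on the opposite arc around $-p$. Think of Lemma 1 as a partition of unity for $|\cdot|$ made of odd functions.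

**Scales and weights.** Fix $0<\tau\le1$ and put
$$\beta=\tau/4,\qquad a_1=1-\beta,\qquad a_m=\beta2^{1-m}\ (m\ge2),\qquad\text{so that }\sum_{m\ge1}a_m=1 .$$
For our fixed $k$, choose inductively $r_1>r_2>\cdots$ in $(0,1)$ with $r_m\le2^{-m}$. When $r_m$ has been chosen, let $N_{k,m}$, $\psi_{k,m,p}$ and $L_m$ be the data of Lemma 1 for $r=r_m$. Since $L_1,\dots,L_{m-1}$ are known when $r_m$ is chosen, we may require
$$2L_jr_m\le4^{-m}\qquad\text{for all }j<m. \tag{1}$$
In words: at distance $2r_m$, the levels before the $m$-th hardly move at all. (The numbers $r_m,L_m$ depend on $k$; we do not show this.)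

**The index set and the functionals.** Let $I_{k,m}=\{(k,m,p):p\in N_{k,m}\}$, a finite set, $I_k=\bigsqcup_{m\ge1}I_{k,m}$, $I_0=\mathbb N$, and
$$I=I_0\sqcup\bigsqcup_{k\ge1}I_k .$$
$I$ is countable and infinite, so $E=c_0(I)$ is $c_0$ after an enumeration. For $x\in E$, $k\ge1$, $s\in S_k$ define
$$\varphi^k_x(s)=\kappa^k_s(x)=\sum_{m\ge1}a_m\sum_{p\in N_{k,m}}x_{(k,m,p)}\,\psi_{k,m,p}(s). \tag{2}$$
The $m$-th term is at most $a_m|x|_\infty$ in modulus by property 1, so the series converges uniformly in $s$ and $\varphi^k_x$ is continuous. Moreover $\varphi^k_x(us)=u\varphi_x^k(s)$. The functional $\kappa^k_s$ lies in $\ell^1(I)$, is supported in $I_k$, and $|\kappa^k_s|_1=\sum_ma_m\sum_p|\psi_{k,m,p}(s)|=1$.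

## 2. The convex body $B$

Write $\Lambda_k=I_{k,1}$. These are finite, pairwise disjoint sets, none of them meeting $I_0$. Let
$$B_0=\{x\in E:|x|_\infty\le1\},$$
$$B_k=\bigl\{x\in E:\ |x_i|\le1+\tau\ (i\in\Lambda_k),\quad|x_i|\le\tfrac12\ (i\notin\Lambda_k),\quad|\varphi^k_x|\le1\text{ on }S_k\bigr\}\qquad(k\ge1),$$
and let $B$ be the closed convex hull of $B_0\cup\bigcup_{k\ge1}B_k$.

Each of $B_0,B_1,\dots$ is absolutely convex, hence so is $B$, and $B_0\subseteq B\subseteq(1+\tau)B_0$. A closed, bounded, absolutely convex neighborhood of $0$ is the closed unit ball of an equivalent norm. Call it $\|\cdot\|$. The inclusions say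
$$(1+\tau)^{-1}|x|_\infty\le\|x\|\le|x|_\infty\qquad(x\in E). \tag{3}$$

**The dual norm.** For $f\in\ell^1(I)$ put $p_k(f)=\sup_{B_k}|f|$. The function $|f|$ is convex and continuous, so its supremum over $B$ is its supremum over $B_0\cup\bigcup_kB_k$. Since $\sup_{B_0}|f|=|f|_1$,
$$\|f\|=\max\Bigl(|f|_1,\ \sup_{k\ge1}p_k(f)\Bigr),\qquad p_k(f)\le\tfrac12|f|_1+\tfrac32\sum_{i\in\Lambda_k}|f_i|. \tag{4}$$
The bound on $p_k$ comes from the coordinate conditions alone: $p_k(f)\le\frac12\sum_{i\notin\Lambda_k}|f_i|+(1+\tau)\sum_{i\in\Lambda_k}|f_i|=\frac12|f|_1+(\frac12+\tau)\sum_{i\in\Lambda_k}|f_i|$, and $\tau\le1$.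

So $B$ is the usual cube $B_0$ together with one extra piece $B_k$ for each $k$. The piece $B_k$ sticks out of the cube only in the finitely many directions of $\Lambda_k$, and is only half as wide as the cube elsewhere. By (4), a functional that does not concentrate its mass on any one $\Lambda_k$ does not notice the extra pieces. The set $I_0$ is a reserve of coordinates which no $\varphi^k$ sees.

## 3. Čebyšev subspaces and the theorem about $B$

**Definition.** Let $E$ be a normed space and $G$ a linear subspace. For $x\in E$ put
$$\mathfrak P_G(x)=\{g_0\in G:\|x-g_0\|=\inf_{g\in G}\|x-g\|\},$$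
the set of elements of best approximation of $x$. $G$ is *proximinal* if $\mathfrak P_G(x)\ne\emptyset$ for all $x\in E$. A *Čebyšev subspace* is a closed subspace $G$ with $\{0\}\ne G\ne E$ such that $\mathfrak P_G(x)$ has exactly one element for every $x\in E$.

The subspaces $\{0\}$ and $E$ are excluded because they have the property trivially. A Čebyšev subspace is proximinal. Finite-dimensional subspaces are proximinal, by compactness. A closed subspace need not be: in $c_0$ with the sup-norm take $f=(2^{-i})_{i\ge1}$, so $|f|_1=1$. If $y\notin\ker f$ had a best approximation $g\in\ker f$, then, as $\operatorname{dist}(y,\ker f)=|f(y)|/|f|_1$, the unit vector $z=(y-g)/|y-g|_\infty$ would satisfy $|\sum_i2^{-i}z_i|=1$. This forces $|z_i|=1$ for all $i$, which is impossible in $c_0$.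

We ask: *does there exist an infinite-dimensional separable Banach space with no Čebyšev subspace at all?* (In dimension $0$ or $1$ there are no proper non-zero subspaces, hence the restriction.) For orientation: the separable space $L^1([0,1])$ has no Čebyšev subspace of finite dimension or finite codimension, and yet it contains Čebyšev subspaces. The dual of a separable Banach space of dimension at least $2$ always has a Čebyšev hyperplane. The space $c_0$ is treated by hand in Section 4. The answer is yes, and the ball $B$ provides the example.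

**Theorem 2.** *Let $0<\tau\le1$. On $E=c_0$ (over $\mathbb F$) there is a norm $\|\cdot\|$ with*
$$(1+\tau)^{-1}|x|_\infty\le\|x\|\le|x|_\infty\qquad(x\in E)$$
*such that $(E,\|\cdot\|)$ has no Čebyšev subspace. More precisely, let $\{0\}\neq G\ne E$ be a closed subspace.*

* *(a) If $\dim G<\infty$, there is $x$ with $\operatorname{dist}(x,G)=\|x\|=1$ and $\mathfrak P_G(x)\supseteq\{g\in G:|g|_\infty\le\tau/144\}$.*
* *(b) If $\dim G=\infty$ and $G$ is proximinal, there are $x$ with $\operatorname{dist}(x,G)=\|x\|=1$ and an infinite-dimensional closed subspace $G_0\subseteq G$ with $\mathfrak P_G(x)\supseteq\{g\in G_0:|g|_\infty\le\frac14\}$.*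

The norm is the one of Section 2. In both (a) and (b) some $\mathfrak P_G(x)$ has more than one element, so (a) and (b) leave no room for a Čebyšev subspace. The space is infinite-dimensional and separable, and complete because its norm is equivalent to $|\cdot|_\infty$. So Theorem 2 answers the question.

**Three theorems we use.** *Borsuk–Ulam:* a continuous odd map $S^n\to\mathbb R^n$ from the Euclidean unit sphere of $\mathbb R^{n+1}$ has a zero. (For $n=1$ this is the intermediate value theorem: an odd function on the circle takes opposite values at $s$ and $-s$.) *Bishop–Phelps:* for a real or complex Banach space $Y$, the functionals that attain their norm on the unit ball of $Y$ are norm-dense in $Y^*$. *Duality of quotients:* if $G$ is closed in $E$, then $(E/G)^*$ is isometric to $G^\perp=\{f\in E^*:f|_G=0\}$ with the norm of $E^*$.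

## 4. The sup-norm: infinite-dimensional subspaces and lines

What happens in $c_0$ with its usual norm?

**Infinite-dimensional $G$.** Suppose $G\neq c_0$ is closed, proximinal and infinite-dimensional. Take $x_0\notin G$, a best approximation $g_0$, and $x=(x_0-g_0)/|x_0-g_0|_\infty$, so $|x|_\infty=\operatorname{dist}(x,G)=1$. The set $F=\{i:|x_i|>\frac12\}$ is finite, so $G_0=\{g\in G:g_i=0\ (i\in F)\}$ is still infinite-dimensional. If $g\in G_0$ and $|g|_\infty\le\frac12$, then $|x_i-g_i|=|x_i|\le1$ on $F$ and $|x_i-g_i|\le\frac12+\frac12$ off $F$. So $|x-g|_\infty\le1$ and $g$ is a best approximation of $x$. Uniqueness fails badly: $c_0$ has no infinite-dimensional Čebyšev subspace.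

**Lines.** Let $G=\mathbb Fg$ with $g\ne0$.

*If some $g_i=0$*, take $x=e_i$, the $i$-th unit vector. Then $|e_i-cg|_\infty=\max(1,|c|\,|g|_\infty)$, so the distance is $1$ and every $cg$ with $|c|\,|g|_\infty\le1$ is a best approximation. $G$ is not Čebyšev.

*If all $g_i\neq0$*, $G$ is Čebyšev. Suppose $ag\ne bg$ are both best approximations of $x$, at distance $d$; then $d>0$. With $c=(a+b)/2$ we have $|x-cg|_\infty\le d$, hence $=d$. In $c_0$ the maximum is attained, so $|x_i-cg_i|=d$ for some $i$. This number $x_i-cg_i$ is the midpoint of $x_i-ag_i$ and $x_i-bg_i$, both in the disc of radius $d$ of $\mathbb F$. By strict convexity of the disc, they coincide, so $(a-b)g_i=0$. This contradicts $g_i\ne0$.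

So in $c_0$ the infinite-dimensional subspaces are already dealt with, and the finite-dimensional ones are the obstacle. The task is to enlarge the cube so that every finite-dimensional $G$ loses uniqueness, while the argument with $F$ survives.

## 5. Peaks need corners: what a finite set of coordinates cannot do

Here is what we want for a $k$-dimensional $G$: a functional $\kappa$ with $\|\kappa\|\le1$ and $\kappa|_G=0$, a point $x$ with $\kappa(x)=1$, and $\varepsilon>0$ such that $x+\varepsilon g$ lies in the unit ball whenever $g\in G$, $|g|_\infty\le1$. Then $\|x-g\|\ge|\kappa(x-g)|=1$ for every $g\in G$, so $\operatorname{dist}(x,G)=1$, and a whole ball of $G$ consists of best approximations of $x$.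

No countable list of non-zero functionals contains one vanishing at $g$ for every $g$. A family indexed by a sphere does contain such a functional, by Borsuk–Ulam. So the sensible first approach is: choose finitely many coordinates $P$ and odd Lipschitz functions $\psi_p$ with $\sum_{p\in P}|\psi_p|=1$, as in Lemma 1, put $\varphi_x=\sum_{p\in P}x_p\psi_p$, and add to the cube a piece governed by the condition $|\varphi_x|\le1$. For a given $G$, Borsuk–Ulam yields $s$ with $\varphi_g(s)=0$ for all $g\in G$. It remains to find $x$ with $\varphi_x(s)=1$ and $|\varphi_{x+\varepsilon g}|\le1$ on the whole sphere. This is where the approach stops.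

**The smallest instance.** Take $\mathbb F=\mathbb R$, $k=1$, two coordinates, and $\psi_i(s)=s_i/(|s_1|+|s_2|)$ on the circle. Then $\max_s|\varphi_x(s)|=\max(|x_1|,|x_2|)$. Let $g=(1,1)$. The zeros of $\varphi_g$ are $s=\pm(1,-1)/\sqrt2$. At $s=(1,-1)/\sqrt2$ we have $\varphi_x(s)=(x_1-x_2)/2$, and $\varphi_x(s)=1$ with $|x_1|,|x_2|\le1$ forces $x=(1,-1)$. But then $\varphi_{x+\varepsilon g}$ takes the value $1+\varepsilon$ at $(1,0)$. At the other zero $-s$ the same happens with $x=(-1,1)$ and the point $(0,1)$.

**The reason.** Take $\mathbb F=\mathbb R$, $k=1$, write $s=s(\theta)$, and suppose that all $\psi_p$, $p\in P$, are differentiable at $\theta_0$, that $\varphi_g(\theta_0)=0$ and that $\varphi_g'(\theta_0)\neq0$. If $\varphi_x(\theta_0)=1$ and $|\varphi_x\pm\varepsilon\varphi_g|\le1$, then both functions $\varphi_x\pm\varepsilon\varphi_g$ have a maximum at $\theta_0$, so $\varphi'_x(\theta_0)\pm\varepsilon\varphi_g'(\theta_0)=0$ for both signs, whence $\varphi'_g(\theta_0)=0$: a contradiction. For the functions of Lemma 1 on the circle, $b_p$ and $|b_p|=\max(|\langle s,p\rangle|-\rho,0)$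 fail to be differentiable only where $|\langle s,p\rangle|=\rho$, so all the $\psi_p$ are differentiable off a finite set of $\theta$. The same holds if one superposes finitely many levels.

So $\varphi_x$ must have a genuine corner at $s$, at an arbitrary prescribed $s$. This needs infinitely many scales, and then $x\in c_0$ imposes a new restriction: the coordinates of $x$ at level $m$, of size $w_m$ say, must tend to $0$.

**The balance that works.** Consider the family (2). Suppose the level-$m$ coordinates of $x$ have modulus $w_m$ and are aligned with $\psi_{m,p}(s)$. When $s'$ moves to distance $\ge 2r_m$ from $s$, property 3 switches level $m$ off, so $|\varphi_x|$ drops by at least $a_mw_m$. On the other side, for $s'$ at distance roughly $r_m$ from $s$, $|\varphi_g(s')|$ is made of a negligible contribution of the early levels, by (1), and of the late levels, which contribute at most a constant times $a_m$ times *the size of $g$ on the late levels*. The unit ball of a finite-dimensional $G$ is compact, so this size tends to $0$ uniformly in $g$. Hence $|\varphi_g|=o(a_m)$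 at scale $r_m$, and there is room for $w_m\to0$ with $a_mw_m\ge\varepsilon|\varphi_g|$ at every scale.

One more requirement shapes $B_k$: we need $\varphi_x(s)=\sum_ma_mw_m=1$ with $\sum_ma_m=1$ and most $w_m$ small, so $w_1$ must exceed $1$. That is why $B_k$ sticks out of the cube on $\Lambda_k=I_{k,1}$. Since the levels $m\ge2$ carry total weight only $\beta=\tau/4$, an excess of less than $\tau$ suffices.

## 6. Finite-dimensional subspaces: proof of (a)

Let $1\le k=\dim G<\infty$. We use the block $I_k$, and drop $k$ from $\varphi,\kappa,\psi,S$.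

**Step 1: a functional of the family that vanishes on $G$.** Let $g_1,\dots,g_k$ be a basis of $G$. The map $s\mapsto(\varphi_{g_1}(s),\dots,\varphi_{g_k}(s))\in\mathbb F^k$ is continuous and odd on $S$. If $\mathbb F=\mathbb R$, $S$ is the $k$-dimensional sphere and the target is $\mathbb R^k$. If $\mathbb F=\mathbb C$, $S$ is the $(2k+1)$-dimensional sphere and the target is $\mathbb C^k=\mathbb R^{2k}\subset\mathbb R^{2k+1}$. By Borsuk–Ulam there is $s\in S$ with $\varphi_{g_j}(s)=0$ for all $j$, hence $\kappa_s(g)=\varphi_g(s)=0$ for all $g\in G$. Fix this $s$.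

**Step 2: how small $\varphi_g$ is near $s$, scale by scale.** Put
$$Z_m=\max\{|g_i|:i\in I_{k,m},\ g\in G,\ |g|_\infty\le1\}\le1,\qquad\zeta_m=\sup_{j\ge m}Z_j .$$
We first check that $\zeta_m\to0$. The set $\{g\in G:|g|_\infty\le1\}$ is compact in $c_0(I)$, so the maximum exists. Given $\varepsilon>0$, take a finite $\varepsilon$-net of this set. Off some finite subset of $I$ all members of the net have coordinates at most $\varepsilon$, so all $g$ in the set have coordinates at most $2\varepsilon$ there. That finite subset meets only finitely many of the disjoint sets $I_{k,m}$, so $Z_m\le2\varepsilon$ for all large $m$.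

Now let $g\in G$, $|g|_\infty\le1$, $s'\in S$, $\delta=\delta(s,s')$, and choose $u\in\mathbb U$ with $|s'-us|=\delta$. Since $\varphi_g(us)=u\varphi_g(s)=0$,
$$|\varphi_g(s')|=|\varphi_g(s')-\varphi_g(us)|\le\sum_{j\ge1}a_jZ_j\sum_p|\psi_{j,p}(s')-\psi_{j,p}(us)|\le\sum_{j\ge1}a_jZ_j\min(2,L_j\delta),$$
where the bound $2$ comes from property 1 and $L_j\delta$ from property 2. In particular $|\varphi_g(s')|\le2$, and $\varphi_g(s')=0$ if $\delta=0$.

Suppose $2r_{m+1}\le\delta<2r_m$ with $m\ge1$. For $j<m$ we have $L_j\delta\le2L_jr_m\le4^{-m}$ by (1). These levels contribute at most $4^{-m}\sum_ja_j\le4^{-m}$. For $j\ge m$ we use the bound $2$ and $Z_j\le\zeta_m$. Thus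
$$|\varphi_g(s')|\le4^{-m}+2\zeta_m\sum_{j\ge m}a_j=:a_{m+1}v_{m+1}. \tag{5}$$
This defines $v_2,v_3,\dots>0$. For $m\ge2$, $\sum_{j\ge m}a_j=\beta2^{2-m}$, and $a_{m+1}=\beta2^{-m}$, so
$$v_{m+1}=\frac{2^{-m}}\beta+8\zeta_m\quad(m\ge2),\qquad v_2=\frac2\beta\Bigl(\frac14+2\zeta_1\Bigr).$$
Hence $v_m\to0$. Also $v_m\le9/\beta$ for all $m\ge2$: indeed $v_2\le\frac2\beta\cdot\frac94=\frac9{2\beta}$, and for $m\ge2$, since $8\le2/\beta$ (as $\beta\le\frac14$), $v_{m+1}\le\frac1{4\beta}+\frac2\beta\le\frac9\beta$.

**Step 3: a point $x$ whose function has a sharp peak at $s$.** Put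
$$\varepsilon_0=\frac\beta{36}=\frac\tau{144},\qquad w_m=\varepsilon_0v_m\ (m\ge2),\qquad w_1=\frac1{a_1}\Bigl(1-\sum_{m\ge2}a_mw_m\Bigr).$$
Then $0<w_m\le\frac\beta{36}\cdot\frac9\beta=\frac14$ for $m\ge2$, $w_m\to0$, and $\sum_{m\ge1}a_mw_m=1$. Since $\sum_{m\ge2}a_mw_m\le\frac14$, we have $w_1>0$, and
$$w_1\le\frac1{a_1}=\frac1{1-\tau/4}\le1+\frac\tau2,$$
the last inequality because $(1+\frac\tau2)(1-\frac\tau4)=1+\frac\tau4-\frac{\tau^2}8\ge1$ for $0<\tau\le1$.

Define
$$x_{(k,m,p)}=w_m\,\frac{\overline{\psi_{m,p}(s)}}{|\psi_{m,p}(s)|}\quad\text{if }\psi_{m,p}(s)\ne0,$$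
and let all other coordinates of $x$ be $0$. Since the sets $I_{k,m}$ are finite and $w_m\to0$, $x\in c_0(I)$. By property 1,
$$\varphi_x(s)=\sum_ma_mw_m\sum_p|\psi_{m,p}(s)|=\sum_ma_mw_m=1.$$
Let $s'\in S$. Level $m$ contributes $a_m\sum_px_{(k,m,p)}\psi_{m,p}(s')$ to $\varphi_x(s')$. Only those $p$ with $\psi_{m,p}(s)\ne0$ occur, so by property 3 this is $0$ when $\delta(s,s')\ge2r_m$. In every case it is at most $a_mw_m$ in modulus, by property 1. Therefore
$$|\varphi_x(s')|\le1-\sum_{m:\,2r_m\le\delta(s,s')}a_mw_m. \tag{6}$$

**Step 4: the peak absorbs $\varphi_g$.** We show that for all $s'\in S$ and all $g\in G$ with $|g|_\infty\le1$,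
$$|\varphi_x(s')|+\varepsilon_0|\varphi_g(s')|\le1. \tag{7}$$
Let $\delta=\delta(s,s')$. Since $r_m$ decreases to $0$, exactly one of three cases occurs.

* $2r_{m+1}\le\delta<2r_m$ for some $m\ge1$. By (6), then by $w_{m+1}=\varepsilon_0v_{m+1}$ and (5), $|\varphi_x(s')|\le1-a_{m+1}w_{m+1}=1-\varepsilon_0a_{m+1}v_{m+1}\le1-\varepsilon_0|\varphi_g(s')|$.
* $\delta\ge2r_1$. Then $\delta\ge2r_m$ for all $m$, every level of $x$ is switched off, $\varphi_x(s')=0$, and $\varepsilon_0|\varphi_g(s')|\le2\varepsilon_0\le1$.
* $\delta=0$. Then $\varphi_g(s')=0$, and $|\varphi_x(s')|\le1$ by (6).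

**Step 5: $x+\varepsilon_0g\in B_k$.** Let $g\in G$, $|g|_\infty\le1$. We check the three conditions defining $B_k$. The coordinates of $x+\varepsilon_0g$ in $\Lambda_k=I_{k,1}$ have modulus at most $w_1+\varepsilon_0\le1+\frac\tau2+\frac\tau{144}\le1+\tau$. The other coordinates have modulus at most $\frac14+\varepsilon_0\le\frac12$. And $|\varphi_{x+\varepsilon_0g}|\le|\varphi_x|+\varepsilon_0|\varphi_g|\le1$ on $S$ by (7). So $x+\varepsilon_0g\in B_k\subseteq B$, that is, $\|x+\varepsilon_0g\|\le1$.

**Step 6: the distance from $x$ to $G$ is $1$.** We claim $\|\kappa_s\|\le1$, using (4). First, $|\kappa_s|_1=1$. Next, $p_k(\kappa_s)=\sup_{y\in B_k}|\varphi_y(s)|\le1$ by the definition of $B_k$. Finally, for $l\ne k$, $\kappa_s$ vanishes on $\Lambda_l$, so $p_l(\kappa_s)\le\frac12$ by the inequality in (4). Since $\kappa_s(x)=1$ and $\kappa_s|_G=0$, $\|x-g\|\ge|\kappa_s(x-g)|=1$ for every $g\in G$. With Step 5 (for $g=0$), $\|x\|=\operatorname{dist}(x,G)=1$. If $g\in G$ and $|g|_\infty\le\varepsilon_0=\tau/144$, then Step 5 applied to $-g/\varepsilon_0$ gives $\|x-g\|\le1$,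 so $g\in\mathfrak P_G(x)$. This proves (a). $\square$

## 7. Finite codimension: the reserve coordinates $I_0$

We turn to (b), where we want to save the argument with $F$ from Section 4. That argument needs a point $x$ near which the ball looks like a cube in all but finitely many directions. When $G$ has finite codimension, $G^\perp$ is finite-dimensional, and its elements may all be concentrated on sets $\Lambda_k$, so we cannot hope to have $x\in B_0$. Instead we use $I_0$: in these directions *every* point of $B$ has room.

**Lemma 3.** *For every $x\in B$ there is a finite $\Phi\subset I_0$ such that $x+y\in B$ for all $y\in c_0(I_0\setminus\Phi)$ with $|y|_\infty\le\frac14$.*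

(Here $c_0(I_0\setminus\Phi)$ is regarded as the subspace of those elements of $E$ which vanish off $I_0\setminus\Phi$.)

**Proof.** As $x\in c_0(I)$, there is a finite $\Phi\subset I_0$ such that the coordinate projection $Q$ of $E$ onto $c_0(I_0\setminus\Phi)$ satisfies $|Qx|_\infty\le\frac14$. Let $u\in c_0(I_0\setminus\Phi)$ with $|u|_\infty\le\frac12$ and consider the continuous affine map $A(b)=b-Qb+u$, which replaces the coordinates in $I_0\setminus\Phi$ by those of $u$. It maps $B_0$ into $B_0$, since $|u|_\infty\le1$. It maps $B_k$ into $B_k$ for $k\ge1$: the coordinates in $I_0\setminus\Phi$ are not in $\Lambda_k$ and are only required to be at most $\frac12$ in modulus, and $\varphi^k$ does not depend on coordinates in $I_0$. So $A$ maps $B_0\cup\bigcup_kB_k$ into itself, hence also its convex hull, and by continuity its closed convex hull $B$. Now apply $A$ with $u=Qx+y$, which has $|u|_\infty\le\frac12$, to the point $x$: $A(x)=x-Qx+Qx+y=x+y\in B$. $\square$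

**Proof of (b) when $G$ has finite codimension.** Let $G\neq E$ be proximinal of finite codimension. Choose $x_0\notin G$ and $g_0\in\mathfrak P_G(x_0)$. Since $G$ is closed, $\|x_0-g_0\|=\operatorname{dist}(x_0,G)>0$. Put $x=(x_0-g_0)/\|x_0-g_0\|$. Then $\|x\|=\operatorname{dist}(x,G)=1$. Take $\Phi$ from Lemma 3 and $G_0=G\cap c_0(I_0\setminus\Phi)$. This is a closed subspace, and it has finite codimension in the infinite-dimensional space $c_0(I_0\setminus\Phi)$, so it is infinite-dimensional. For $g\in G_0$ with $|g|_\infty\le\frac14$, Lemma 3 with $y=-g$ gives $\|x-g\|\le1=\operatorname{dist}(x,G)$, so $g\in\mathfrak P_G(x)$. $\square$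

## 8. Infinite dimension and infinite codimension: functionals that see only the cube

Now let $G$ be proximinal, closed, of infinite dimension and infinite codimension. Then $G^\perp\subset\ell^1(I)$ is infinite-dimensional. The plan is to find a norm-attaining $f\in G^\perp$ for which the cube $B_0$ strictly dominates all the $B_k$. The point where $f$ attains its norm must then lie in $B_0$, and the argument of Section 4 applies.

**Step 1: an element of $G^\perp$ with little mass on each $\Lambda_k$.** We show: *there is $f^0\in G^\perp\setminus\{0\}$ with $\sum_{i\in\Lambda_k}|f^0_i|\le\frac16|f^0|_1$ for every $k\ge1$.*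

The idea is to add many elements that live, up to small errors, on disjoint finite sets, arranged so that each $\Lambda_k$ meets at most one of these sets. Let $n=10$ and $\eta=\frac1{20}$. We choose inductively $f^{(1)},\dots,f^{(n)}\in G^\perp$ with $|f^{(j)}|_1=1$ and finite sets $\Phi_j\subset I$ with $\sum_{i\notin\Phi_j}|f^{(j)}_i|\le\eta$. The first pair is arbitrary. When the pairs with indices $\le j$ are chosen, let $\Psi_j$ be the union of $\Phi_1\cup\dots\cup\Phi_j$ and of all $\Lambda_k$ that meet this set. Only finitely many $\Lambda_k$ do, because they are disjoint, so $\Psi_j$ is finite. As $\dim G^\perp=\infty$, the finitely many linear conditions $f_i=0$, $i\in\Psi_j$, have a non-zero solution in $G^\perp$. Normalize it to get $f^{(j+1)}$. As it vanishes on $\Psi_j$, we may choose $\Phi_{j+1}\subset I\setminus\Psi_j$.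

The $\Phi_j$ are pairwise disjoint. Each $\Lambda_k$ meets at most one of them: if $\Lambda_k$ meets $\Phi_j$, it is contained in $\Psi_j$ and in all later $\Psi_{j'}$, hence is disjoint from all later $\Phi_{j'}$.

Let $f^0=\sum_{j\le n}f^{(j)}$. Summing only over the disjoint sets $\Phi_j$,
$$|f^0|_1\ge\sum_j\sum_{i\in\Phi_j}|f^{(j)}_i|-\sum_l\sum_{j\ne l}\sum_{i\in\Phi_j}|f^{(l)}_i|\ge n(1-\eta)-n\eta=9,$$
since for fixed $l$ the sets $\Phi_j$, $j\neq l$, are disjoint and lie outside $\Phi_l$, where $f^{(l)}$ has mass at most $\eta$. For each $k$, at most one index $l$ has $\Phi_l\cap\Lambda_k\ne\emptyset$. That $f^{(l)}$ has mass at most $1$ on $\Lambda_k$, and the others at most $\eta$. So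
$$\sum_{i\in\Lambda_k}|f^0_i|\le1+n\eta=\tfrac32=\tfrac16\cdot9\le\tfrac16|f^0|_1 .$$

**Step 2: passing to a functional that attains its norm.** Put $q(f)=\sup_{k\ge1}p_k(f)$. By (4) and Step 1,
$$q(f^0)\le\tfrac12|f^0|_1+\tfrac32\cdot\tfrac16|f^0|_1=\tfrac34|f^0|_1<|f^0|_1 .$$
Since $B_k\subseteq(1+\tau)B_0$, $q$ is a seminorm with $q(f)\le(1+\tau)|f|_1$. Thus it is continuous, and
$$U=\{f\in G^\perp:q(f)<|f|_1\}$$
is open in $G^\perp$. It contains $f^0$. (The norms $|\cdot|_1$ and $\|\cdot\|$ on $G^\perp$ are equivalent, so "open" means the same for both.) The dual of the Banach space $E/G$ is $G^\perp$ with $\|\cdot\|$. By Bishop–Phelps some $f\in U$ attains its norm on the unit ball of $E/G$. Note $f\neq0$, because $q(f)<|f|_1$; and $\|f\|=|f|_1$ by (4). After multiplying by a scalar of modulus $1$ we get $\xi\in E/G$ with $\|\xi\|=1$ and $f(\xi)=\|f\|=|f|_1$. Here proximinality enters: take any $x_1$ in the coset $\xi$ and $g_1\in\mathfrak P_G(x_1)$, and put $x=x_1-g_1$. Then $\xi=x+G$ and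
$$\|x\|=\operatorname{dist}(x,G)=\|\xi\|=1,\qquad f(x)=|f|_1 .$$

**Step 3: $x$ lies in the cube $B_0$.** Let $\sigma=q(f)<|f|_1$. Since $x\in B$, $x$ is a limit of points of the convex hull of $B_0\cup\bigcup_{k\ge1}B_k$. Grouping the terms of a convex combination, and using that $B_0$ is convex, we write $x=\lim x^n$ with
$$x^n=\lambda_nb_n+(1-\lambda_n)c_n,\qquad b_n\in B_0,\quad c_n\in\operatorname{conv}\bigcup_{k\ge1}B_k,\quad\lambda_n\in[0,1].$$
Now $\operatorname{Re}f(b_n)\le|f|_1$ and $\operatorname{Re}f(c_n)\le\sigma$, so $\operatorname{Re}f(x^n)\le\lambda_n|f|_1+(1-\lambda_n)\sigma$, i.e.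
$$(1-\lambda_n)(|f|_1-\sigma)\le|f|_1-\operatorname{Re}f(x^n)\longrightarrow0 .$$
Hence $\lambda_n\to1$. As $b_n,c_n$ are bounded, $x^n-b_n=(1-\lambda_n)(c_n-b_n)\to0$, so $x=\lim b_n\in B_0$, because $B_0$ is closed.

**Step 4: the argument of Section 4.** The set $F=\{i\in I:|x_i|>\frac12\}$ is finite, so $G_0=\{g\in G:g_i=0\text{ for all }i\in F\}$ is closed and, having finite codimension in $G$, infinite-dimensional. Let $g\in G_0$, $|g|_\infty\le\frac12$. On $F$ we have $|x_i-g_i|=|x_i|\le1$ by Step 3, and off $F$ we have $|x_i-g_i|\le\frac12+\frac12=1$. So $x-g\in B_0\subseteq B$ and $\|x-g\|\le1=\operatorname{dist}(x,G)$. Thus $g\in\mathfrak P_G(x)$; in particular this holds when $|g|_\infty\le\frac14$. This proves (b) in the remaining case.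

Every closed $G$ with $\{0\}\ne G\neq E$ has finite dimension (Section 6), infinite dimension and finite codimension (Section 7), or infinite dimension and infinite codimension (Section 8). So Theorem 2 is proved: there is an infinite-dimensional separable Banach space, isomorphic to $c_0$, with no Čebyšev subspace. $\blacksquare$

## 9. Constants, proximinality, larger index sets, and spaces with the Radon–Nikodým property

**Constants.** By (3), the Banach–Mazur distance from our space to $c_0$ is at most $1+\tau$, with $\tau>0$ as small as we like. Distance $1$ by means of $c_0$ itself is impossible: Section 4 exhibits Čebyšev lines in $c_0$. So the passage to a nearby norm is necessary.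

**Size of the sets $\mathfrak P_G(x)$.** By (a), for finite-dimensional $G$ some $\mathfrak P_G(x)$ has nonempty interior in $G$. By (b), for infinite-dimensional proximinal $G$ some $\mathfrak P_G(x)$ is infinite-dimensional, so not even finite-dimensionality of all the sets $\mathfrak P_G(x)$ can hold.

**Proximinality in (b) cannot be dropped.** $E$ is isomorphic to $c_0$, so it is not reflexive, and by James' theorem there is $f\in E^*$ which does not attain its norm. If $g\in\ker f$ were a best approximation of some $x\notin\ker f$, then $\|x-g\|=|f(x)|/\|f\|=|f(x-g)|/\|f\|$, and $f$ would attain its norm at a multiple of $x-g$. Hence $\mathfrak P_{\ker f}(x)=\emptyset$ for all $x\notin\ker f$, and the conclusion of (b) fails for $G=\ker f$.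

**Larger index sets.** Countability of $I$ was used only to identify $c_0(I)$ with $c_0$. If $I_0$ is any infinite set, the same proof applies word for word, and $I$ has the cardinality of $I_0$. So $c_0(\Gamma)$ has such a norm for every infinite set $\Gamma$.

**A limit on the isomorphism type.** One cannot do the same in every space.

**Proposition 4.** *If $X$ is a Banach space with the Radon–Nikodým property and $\dim X\ge2$, then $X$ has a Čebyšev hyperplane in every equivalent norm.*

**Proof.** The Radon–Nikodým property does not depend on the choice of equivalent norm, so fix one. By Phelps' theorem (J. Funct. Anal. 16 (1974)), in a space with this property every nonempty closed bounded convex set is the closed convex hull of its strongly exposed points. We only need that the unit ball has an exposed point: there are $x$ in the ball and $f\in X^*$ such that $\operatorname{Re}f$ attains its maximum over the ball at $x$ and nowhere else. Since the ball has more than one point, $f\ne0$. The maximum of $\operatorname{Re}f$ is $\|f\|$, and $|f(x)|\le\|f\|$, so $f(x)=\|f\|$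 and $\|x\|=1$.

Let $y\notin\ker f$. Recall $\operatorname{dist}(y,\ker f)=|f(y)|/\|f\|$. So $g\in\ker f$ is a best approximation of $y$ iff $\|y-g\|=|f(y)|/\|f\|=|f(y-g)|/\|f\|$. Equivalently, some unimodular multiple of $(y-g)/\|y-g\|$ is a point of the unit ball where $f$ takes the value $\|f\|$, and such a point equals $x$. Then $y-g=cx$ for a scalar $c$, and applying $f$ gives $c=f(y)/f(x)$. Conversely, $g=y-\frac{f(y)}{f(x)}x$ lies in $\ker f$ and satisfies $\|y-g\|=|f(y)|/\|f\|$. So exactly one best approximation exists. For $y\in\ker f$ it is $y$ itself. Finally $\{0\}\ne\ker f\ne X$, because $\dim X\ge2$ and $f\neq0$. $\square$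

Reflexive spaces, $\ell^1$ and separable dual spaces have the Radon–Nikodým property. Hence a space with no Čebyšev subspace is never isomorphic to a reflexive space of dimension at least $2$, to $\ell^1$, or to any separable dual space of dimension at least $2$. The example above is isomorphic to $c_0$, in accordance with this.
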